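\title{The product property of the generalized M\"obius function}

\begin{abstract}
For a domain $G\subset\mathbb C^n$, a nonempty set $A\subset G$ and a point $z\in G$, the generalized M\"obius function $\boldsymbol m_G(A,z)$ is the supremum of $|f(z)|$ over all holomorphic maps $f$ from $G$ to the unit disc that vanish on $A$. We prove that it has the product property
$\boldsymbol m_{G_1\times G_2}(A_1\times A_2,(z_1,z_2))=\max\{\boldsymbol m_{G_1}(A_1,z_1),\boldsymbol m_{G_2}(A_2,z_2)\}$
for arbitrary domains and arbitrary nonempty sets, and we extend it to finitely many factors and to prescribed orders of vanishing. The proof rests on a dual description of $\boldsymbol m_G(A,z)$ by families of probability measures that depend holomorphically on a parameter in the disc. Such families can be multiplied, and the product property reduces to the Schwarz lemma.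
\end{abstract}

\section{The question and the results}\label{sec:intro}

Let $\mathbb D$ be the open unit disc in $\mathbb C$ and $\mathbb T=\partial\mathbb D$. For a domain (a connected open set) $G\subset\mathbb C^n$, let $\mathcal O(G,\mathbb D)$ be the set of holomorphic maps $G\to\mathbb D$. For a nonempty set $A\subset G$, the \emph{generalized M\"obius function} is
\[
\boldsymbol m_G(A,z):=\sup\{|f(z)| : f\in\mathcal O(G,\mathbb D),\ f|_A\equiv0\},\qquad z\in G .
\]
It measures how large a holomorphic function bounded by $1$ can be at $z$ once it is forced to vanish on $A$. For $A=\{a\}$ it is the M\"obius pseudodistance $\boldsymbol m_G(a,z)$.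

In the disc everything is explicit. Let $A\subset\mathbb D$ be finite and let $B_A(x)=\prod_{a\in A}\frac{x-a}{1-\overline ax}$ be the Blaschke product with zero set $A$. If $f\in\mathcal O(\mathbb D,\mathbb D)$ vanishes on $A$, then $f/B_A$ is holomorphic, and it is bounded by $1$ by the maximum principle, because $|B_A(x)|\to1$ as $|x|\to1$. Hence
\begin{equation}\label{eq:disc}
\boldsymbol m_{\mathbb D}(A,z)=|B_A(z)|=\prod_{a\in A}\boldsymbol m_{\mathbb D}(a,z),\qquad \boldsymbol m_{\mathbb D}(a,z)=\Bigl|\frac{z-a}{1-\overline az}\Bigr| .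
\end{equation}

The question we answer concerns products. Given domains $G_j\subset\mathbb C^{n_j}$, nonempty sets $A_j\subset G_j$ and points $z_j\in G_j$, $j=1,2$, is it always true that
\begin{equation}\label{eq:P}
\boldsymbol m_{G_1\times G_2}(A_1\times A_2,(z_1,z_2))=\max\{\boldsymbol m_{G_1}(A_1,z_1),\boldsymbol m_{G_2}(A_2,z_2)\}\,?\tag{P}
\end{equation}
It is known that \eqref{eq:P} holds when both sets are single points, and more generally whenever $\min\{\#A_1,\#A_2\}=1$. We shall not use these results.

The inequality ``$\ge$'' in \eqref{eq:P} is immediate: if $h\in\mathcal O(G_1,\mathbb D)$ vanishes on $A_1$, then $(x,y)\mapsto h(x)$ vanishes on $A_1\times A_2$, and likewise for the second factor. So \eqref{eq:P} says that functions of both variables do no better than functions of one variable. The model case is the bidisc. Let $F$ be holomorphic on $\mathbb D^2$ with $|F|\le1$ and $F(\alpha_1,\alpha_2)=0$. Then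
\begin{equation}\label{eq:bidisc}
|F(\zeta_1,\zeta_2)|\le\max\{\boldsymbol m_{\mathbb D}(\alpha_1,\zeta_1),\boldsymbol m_{\mathbb D}(\alpha_2,\zeta_2)\}.
\end{equation}
Indeed, after composing with automorphisms of the two discs we may assume $\alpha_1=\alpha_2=0$. With $r=\max\{|\zeta_1|,|\zeta_2|\}>0$, the function $u(\lambda)=F(\lambda\zeta_1/r,\lambda\zeta_2/r)$ is holomorphic on $\mathbb D$, bounded by $1$, and $u(0)=0$; the Schwarz lemma gives $|u(\lambda)|\le|\lambda|$, and we put $\lambda=r$. It follows from \eqref{eq:bidisc} that every function of the form $F(h_1(x),h_2(y))$, with $F(0,0)=0$ and $h_j\in\mathcal O(G_j,\mathbb D)$ vanishing on $A_j$, obeys the bound in \eqref{eq:P}. This suggests a positive answer, but it leaves the competitors that are not given in this form, such as $\frac12\bigl(y\,B_{A_1}(x)+x\,B_{A_2}(y)\bigr)$ on the bidisc. The answer is positive all the same.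

\begin{theorem}\label{thm:product}
For all domains $G_j\subset\mathbb C^{n_j}$, all nonempty sets $A_j\subset G_j$ and all $z_j\in G_j$, $j=1,2$,
\[
\boldsymbol m_{G_1\times G_2}(A_1\times A_2,(z_1,z_2))=\max\{\boldsymbol m_{G_1}(A_1,z_1),\boldsymbol m_{G_2}(A_2,z_2)\}.
\]
\end{theorem}

The method allows any finite number of factors and prescribed orders of vanishing. We write $\operatorname{ord}_af\ge k$ if $\partial^\alpha f(a)=0$ for all multi-indices $\alpha$ with $|\alpha|<k$. For a nonempty set $A\subset G$ and a function $p:A\to\{1,2,\dots\}$, let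
\[
\boldsymbol m_G(p,z):=\sup\{|f(z)|: f\in\mathcal O(G,\mathbb D),\ \operatorname{ord}_af\ge p(a)\text{ for all }a\in A\}.
\]
Given domains $G_j\subset\mathbb C^{n_j}$, nonempty sets $A_j\subset G_j$ and functions $p_j:A_j\to\{1,2,\dots\}$, $1\le j\le N$, put $G=G_1\times\dots\times G_N$ and let $\mathcal F(p_1,\dots,p_N)$ be the set of all $f\in\mathcal O(G,\mathbb D)$ such that
\begin{equation}\label{eq:F}
\partial_{x_1}^{\alpha_1}\cdots\partial_{x_N}^{\alpha_N}f(a_1,\dots,a_N)=0\quad\text{whenever }a_j\in A_j,\ |\alpha_j|<p_j(a_j),\ 1\le j\le N .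
\end{equation}

\begin{theorem}\label{thm:multi}
For all $z=(z_1,\dots,z_N)\in G$,
\[
\sup\{|f(z)|:f\in\mathcal F(p_1,\dots,p_N)\}=\max_{1\le j\le N}\boldsymbol m_{G_j}(p_j,z_j).
\]
In particular, taking $p_j\equiv1$, we have $\boldsymbol m_{G_1\times\dots\times G_N}(A_1\times\dots\times A_N,z)=\max_j\boldsymbol m_{G_j}(A_j,z_j)$.
\end{theorem}

For instance, if $f\in\mathcal O(\mathbb D^2,\mathbb D)$ satisfies $f(0,0)=\partial_yf(0,0)=0$, the theorem gives $|f(z_1,z_2)|\le\max\{|z_1|,|z_2|^2\}$.

\subsection*{The difficulty}
Let $H^\infty(G)$ be the Banach algebra of bounded holomorphic functions on $G$ with the sup norm $\|\cdot\|$, and write $m_j=\boldsymbol m_{G_j}(A_j,z_j)$. Two first attempts at the inequality ``$\le$'' fail.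

The first is linear duality. By the Hahn--Banach theorem there is a functional $L$ of norm $m_1$ on $H^\infty(G_1)$ with $L(h)=h(z_1)$ whenever $h|_{A_1}=0$. If $f\in\mathcal O(G_1\times G_2,\mathbb D)$ vanishes on $A_1\times A_2$, then $g(y)=f(z_1,y)-L(f(\cdot,y))$ is holomorphic (Lemma~\ref{lem:slice} below), vanishes on $A_2$ and is bounded by $1+m_1$. This gives $|f(z_1,z_2)|\le m_1+(1+m_1)m_2$: a sum where we want a maximum.

The second is to imitate the proof of \eqref{eq:bidisc}, where the maximum arises because two discs are traversed with a common parameter. If there are holomorphic maps $\psi_j:\mathbb D\to G_j$ with $\psi_j(0)\in A_j$ and $\psi_j(r)=z_j$, the Schwarz lemma applied to $f(\psi_1(\lambda),\psi_2(\lambda))$ gives $|f(z_1,z_2)|\le r$. But such discs need not exist for $r=\max\{m_1,m_2\}$. For $G=\mathbb D$, $A=\{a,-a\}$ with $a\ne0$, and $z\notin A$, a disc from a point of $A$ to $z$ requires $r\ge\min\{\boldsymbol m_{\mathbb D}(a,z),\boldsymbol m_{\mathbb D}(-a,z)\}$ by the Schwarz--Pick lemma, and this is strictly larger than the product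 in \eqref{eq:disc}.

\subsection*{The idea}
The argument with discs uses only the operator $h\mapsto h\circ\psi$ from $H^\infty(G)$ to $H^\infty(\mathbb D)$, and of this operator it uses only that it is a linear contraction with known values at $0$ and $r$. It does not use that the operator respects products of functions. Once we allow all such linear operators, the optimal $r$ is exactly the generalized M\"obius function.

\begin{theorem}\label{thm:dual}
Let $G\subset\mathbb C^n$ be a domain, $A\subset G$ a nonempty set, and $z\in G$. Then $\boldsymbol m_G(A,z)$ is the minimum of all $r\in[0,1)$ for which there is a linear map $T:H^\infty(G)\to H^\infty(\mathbb D)$ with $T1=1$ and $\|Th\|\le\|h\|$ such that $(Th)(r)=h(z)$ for all $h\in H^\infty(G)$, and $(Th)(0)=0$ whenever $h|_A=0$. If $A$ is finite, the last condition says that $(Th)(0)=\sum_{a\in A}c_ah(a)$ for some constants $c_a$.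
\end{theorem}

The operator is $(Th)(\lambda)=\int h\,d\nu_\lambda$, where the $\nu_\lambda$ are probability measures on a compactification of $G$; a holomorphic disc $\psi$ corresponds to the point masses at $\psi(\lambda)$. Section~\ref{sec:example} finds these measures by hand for two-point sets in the disc. Section~\ref{sec:measures} constructs them for an abstract function algebra, Section~\ref{sec:dual} applies this to $H^\infty(G)$ and proves Theorem~\ref{thm:dual}, and Section~\ref{sec:products} applies the operators one variable at a time to prove Theorems~\ref{thm:product} and~\ref{thm:multi}.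

\section{Two points in each of two discs}\label{sec:example}

The smallest case with more than one point in each factor is $G_1=G_2=\mathbb D$, $\#A_1=\#A_2=2$. A two-point set in $\mathbb D$ can be moved to a symmetric pair by an automorphism: send it to $\{0,s\}$ with $0<s<1$, and then apply $x\mapsto\frac{x-t}{1-tx}$, where $t\in(0,1)$ solves $st^2-2t+s=0$; the image is $\{-t,t\}$. So let $A=\{a,-a\}$ with $a\neq0$. By \eqref{eq:disc},
\begin{equation}\label{eq:square}
\boldsymbol m_{\mathbb D}(\{a,-a\},z)=\Bigl|\frac{z^2-a^2}{1-\overline a^{\,2}z^2}\Bigr|=\boldsymbol m_{\mathbb D}(a^2,z^2).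
\end{equation}
The map $x\mapsto x^2$ collapses $A$ to the single point $a^2$, which suggests pushing functions forward along it. In this section the points $a^2$ and $z^2$ play the roles of $0$ and $r$.

\subsection*{One variable}
Split the Taylor series of $h\in H^\infty(\mathbb D)$ into even and odd parts, $h(x)=h_0(x^2)+x\,h_1(x^2)$, so that
\[
h_0(x^2)=\frac{h(x)+h(-x)}2,\qquad h_1(x^2)=\frac{h(x)-h(-x)}{2x}.
\]
The plain average $h\mapsto h_0$ over the fibers of $x\mapsto x^2$ is a contraction and sends functions vanishing on $A$ to functions vanishing at $a^2$, but its value at $z^2$ is not $h(z)$. We therefore try a weighted average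
\[
Th=h_0+\psi\,h_1,
\]
with $\psi$ holomorphic near $\overline{\mathbb D}$. For every $\psi$ we have $T1=1$, and $(Th)(a^2)=0$ if $h(a)=h(-a)=0$. The condition $(Th)(z^2)=h(z)$ holds if $\psi(z^2)=z$. It remains to make $T$ a contraction. If $h$ is holomorphic near $\overline{\mathbb D}$ and $x\in\mathbb T$, then
\begin{equation}\label{eq:weights}
(Th)(x^2)=\frac{1+t(x)}2\,h(x)+\frac{1-t(x)}2\,h(-x),\qquad t(x)=\frac{\psi(x^2)}x .
\end{equation}
We want this to be a convex combination, that is, $t(x)\in[-1,1]$ on $\mathbb T$. If $\psi(\lambda)=\sum_k\psi_k\lambda^k$, then $t(x)=\psi_0x^{-1}+\psi_1x+\psi_2x^3+\cdots$, which is real on $\mathbb T$ only if $\psi(\lambda)=c+\overline c\lambda$ for a constant $c$; then $t(x)=2\operatorname{Re}(\overline cx)$. The equation $c+\overline cz^2=z$ is solved by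
\[
c=\frac z{1+|z|^2},
\]
and $|t|\le2|c|\le1$ because $2|z|\le1+|z|^2$. With this $\psi$, formula \eqref{eq:weights} and the maximum principle give $\|Th\|\le\|h\|$.

\subsection*{Two variables}
Let $f\in\mathcal O(\mathbb D^2,\mathbb D)$ vanish at the four points $(\pm a_1,\pm a_2)$, where $a_1a_2\neq0$, and fix $(z_1,z_2)\in\mathbb D^2$. Sorting the Taylor series by parity, we write $f(x,y)=\sum_{i,j\in\{0,1\}}x^iy^jf_{ij}(x^2,y^2)$, where
\[
f_{ij}(x^2,y^2)=\frac1{4x^iy^j}\sum_{\varepsilon,\eta=\pm1}\varepsilon^i\eta^jf(\varepsilon x,\eta y).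
\]
Let $\psi_k,t_k$ be the functions above for $z=z_k$, and apply the weighted average in both variables:
\[
F(\lambda_1,\lambda_2)=\sum_{i,j\in\{0,1\}}\psi_1(\lambda_1)^i\,\psi_2(\lambda_2)^j\,f_{ij}(\lambda_1,\lambda_2).
\]
Then $F(z_1^2,z_2^2)=f(z_1,z_2)$, and $F(a_1^2,a_2^2)=0$ because each $f_{ij}(a_1^2,a_2^2)$ is a linear combination of the four values $f(\pm a_1,\pm a_2)$. If $f$ is holomorphic near $\overline{\mathbb D}{}^2$, then for $(x,y)\in\mathbb T^2$
\[
F(x^2,y^2)=\sum_{\varepsilon,\eta=\pm1}\frac{1+\varepsilon t_1(x)}2\cdot\frac{1+\eta t_2(y)}2\,f(\varepsilon x,\eta y).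
\]
The weights are products of nonnegative weights and sum to $1$, so $|F|\le1$ on $\mathbb T^2$, and on $\mathbb D^2$ by the maximum principle in each variable. For general $f$ we apply this to $f(sx,sy)$, whose components are $s^{i+j}f_{ij}(s^2\lambda_1,s^2\lambda_2)$, and let $s\uparrow1$. Now \eqref{eq:bidisc} and \eqref{eq:square} give
\[
|f(z_1,z_2)|=|F(z_1^2,z_2^2)|\le\max_k\boldsymbol m_{\mathbb D}(a_k^2,z_k^2)=\max_k\boldsymbol m_{\mathbb D}(\{a_k,-a_k\},z_k),
\]
which is \eqref{eq:P} in this case.

\subsection*{The formula that generalizes}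
A general domain has no covering $x\mapsto x^2$, so we rewrite $T$ without fibers. Let
\[
P(\lambda,w)=\frac{1-|\lambda|^2}{|w-\lambda|^2},\qquad\lambda\in\mathbb D,\ w\in\mathbb T,
\]
be the Poisson kernel and $\ell$ the normalized arc length on $\mathbb T$, which is preserved by $x\mapsto x^2$ and by $x\mapsto-x$. For $h$ holomorphic near $\overline{\mathbb D}$, the Poisson formula for $Th$ and \eqref{eq:weights} give $(Th)(\lambda)=\int h(x)\,P(\lambda,x^2)\,(1+t(x))\,d\ell(x)$. Moreover, for $x\in\mathbb T$,
\[
\frac{P(z,x)}{P(z^2,x^2)}=\frac{1-|z|^2}{1-|z|^4}\cdot\frac{|x^2-z^2|^2}{|x-z|^2}=\frac{|x+z|^2}{1+|z|^2}=1+2\operatorname{Re}(\overline cx)=1+t(x).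
\]
Hence $(Th)(\lambda)=\int h\,d\nu_\lambda$ with
\begin{equation}\label{eq:shape}
d\nu_\lambda=\frac{P(\lambda,w)}{P(z^2,w)}\,d\rho,\qquad w(x)=x^2,\qquad d\rho=P(z,x)\,d\ell .
\end{equation}
Only two objects enter: a probability measure $\rho$ that represents evaluation at $z$, and a function $w$ that is unimodular on the support of $\rho$. The next section produces both from the extremal problem itself.

\section{Holomorphic families of probability measures}\label{sec:measures}

Let $X$ be a compact Hausdorff space and $C(X)$ the algebra of continuous complex functions on $X$ with the sup norm $\|\cdot\|$. Measures are regular Borel measures. We use three textbook facts.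
\begin{itemize}
\item[(a)] (Hahn--Banach and Riesz.) A linear functional of norm $c$ on a linear subspace of $C(X)$ has the form $h\mapsto\int h\,d\mu$ for a complex measure $\mu$ on $X$ with total variation $|\mu|(X)=c$.
\item[(b)] (Polar decomposition.) For a complex measure $\mu$ there is a Borel function $w$ with $|w|\equiv1$ and $d\mu=\overline w\,d|\mu|$.
\item[(c)] For $\lambda\in\mathbb D$ and $w\in\mathbb T$,
\[
P(\lambda,w)=\operatorname{Re}\frac{w+\lambda}{w-\lambda}=\sum_{n\ge0}\lambda^n\overline w^{\,n}+\sum_{n\ge1}\overline\lambda^{\,n}w^n ,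
\]
and for fixed $\lambda$ both series converge uniformly in $w\in\mathbb T$.
\end{itemize}

\begin{lemma}\label{lem:key}
Let $B\subset C(X)$ be a subalgebra containing the constants, $\varphi:B\to\mathbb C$ a linear and multiplicative functional with $\varphi(1)=1$ and $|\varphi(h)|\le\|h\|$, and $I\subset B$ an ideal. Put
\[
m:=\sup\{|\varphi(h)|:h\in I,\ \|h\|\le1\},
\]
and let $m\le r<1$, $r>0$. Then there are probability measures $\nu_\lambda$, $\lambda\in\mathbb D$, on $X$ such that
\begin{itemize}
\item[(i)] for every $h\in B$ the function $\lambda\mapsto\int h\,d\nu_\lambda$ is holomorphic on $\mathbb D$;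
\item[(ii)] $\int h\,d\nu_r=\varphi(h)$ for all $h\in B$;
\item[(iii)] $\int h\,d\nu_0=0$ for all $h\in I$.
\end{itemize}
\end{lemma}

\begin{proof}
\emph{The case $m=0$.} Here $\varphi$ itself vanishes on $I$, and a constant family will do. By (a), $\varphi(h)=\int h\,d\nu$ on $B$ with $|\nu|(X)\le1$ and $\nu(X)=\varphi(1)=1$. Writing $d\nu=\overline w\,d|\nu|$, we get $1=\int\operatorname{Re}w\,d|\nu|\le|\nu|(X)\le1$, so $w=1$ almost everywhere and $\nu$ is a probability measure. Put $\nu_\lambda=\nu$ for all $\lambda$.

From now on $m>0$. It suffices to treat $r=m$: if $(\nu_\lambda)$ works for $m$, then $(\nu_{m\lambda/r})$ works for $r\ge m$.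

\emph{Step 1: the pair $(\rho,w)$.} An arbitrary measure representing $\varphi$ carries no information about $I$, so we start from the restriction $\varphi|_I$, which has norm $m$. By (a) and (b) there is a complex measure $\mu$ with $|\mu|(X)=m$, $d\mu=\overline w\,d|\mu|$, $|w|\equiv1$, and $\int h\,d\mu=\varphi(h)$ for $h\in I$. Then $\rho:=|\mu|/m$ is a probability measure and
\begin{equation}\label{eq:minusone}
\int h\,\overline w\,d\rho=\frac{\varphi(h)}m,\qquad h\in I .
\end{equation}
The function $w$ is only Borel, but it is a limit of nearly extremal functions. Choose $f_k\in I$ with $\|f_k\|\le1$ and $|\varphi(f_k)|\to m$; multiplying by unimodular constants, we may assume $\varphi(f_k)\to m$. Since $|f_k|\le1=|w|$, \eqref{eq:minusone} gives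
\[
\int|f_k-w|^2\,d\rho\le2-2\operatorname{Re}\int f_k\overline w\,d\rho=2-\frac2m\operatorname{Re}\varphi(f_k)\longrightarrow0,
\]
and by the Cauchy--Schwarz inequality $f_k\to w$ in $L^1(\rho)$.

\emph{Step 2: moments.} We claim that
\begin{equation}\label{eq:moments}
\int h\,w^n\,d\rho=m^n\varphi(h)\qquad\text{for }h\in B,\ n\ge0,\text{ and for }h\in I,\ n\ge-1 .
\end{equation}
In words, $\rho$ represents $\varphi$ on all of $B$, and $w$ behaves like an element of $B$ on which $\varphi$ takes the value $m$. The case $h\in I$, $n=-1$ is \eqref{eq:minusone}. Let $h\in B$ and $n\ge0$. Since $I$ is an ideal, $hf_k^{n+1}\in I$, and since $\varphi$ is multiplicative, \eqref{eq:minusone} gives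
\[
\int h\,f_k^{n+1}\,\overline w\,d\rho=\frac{\varphi(h)\,\varphi(f_k)^{n+1}}m .
\]
The right side tends to $m^n\varphi(h)$. On the left, $|f_k^{n+1}-w^{n+1}|\le(n+1)|f_k-w|$ and $h$ is bounded, so the limit is $\int h\,w^{n+1}\overline w\,d\rho=\int h\,w^n\,d\rho$.

\emph{Step 3: the family.} Following \eqref{eq:shape}, define
\[
d\nu_\lambda:=\frac{P(\lambda,w)}{P(m,w)}\,d\rho,\qquad\lambda\in\mathbb D .
\]
The density is positive and bounded, so $\nu_\lambda$ is a finite positive measure. Since $\nu_m=\rho$, property (ii) is \eqref{eq:moments} with $n=0$.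

The factor $P(\lambda,w)$ alone would give a family that is merely harmonic in $\lambda$. The denominator removes the antiholomorphic terms, for the following reason. On $\mathbb T$,
\[
\frac1{P(m,w)}=\frac{|w-m|^2}{1-m^2}=\frac{(1+m^2)-mw-m\overline w}{1-m^2},
\]
so whenever \eqref{eq:moments} is available for the three exponents $n-1$, $n$, $n+1$,
\[
\int\frac{h\,w^n}{P(m,w)}\,d\rho=\frac{\varphi(h)}{1-m^2}\bigl((1+m^2)m^n-m\cdot m^{n+1}-m\cdot m^{n-1}\bigr)=0 .
\]
Thus
\begin{equation}\label{eq:vanish}
\int\frac{h\,w^n}{P(m,w)}\,d\rho=0\qquad\text{for }h\in B,\ n\ge1,\text{ and for }h\in I,\ n=0 .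
\end{equation}

Let $h\in B$. Insert the expansion (c) into $\int h\,d\nu_\lambda$ and integrate term by term. By \eqref{eq:vanish} the coefficients of $\overline\lambda^{\,n}$, $n\ge1$, vanish, and there remains
\[
\int h\,d\nu_\lambda=\sum_{n\ge0}\lambda^n\int\frac{h\,\overline w^{\,n}}{P(m,w)}\,d\rho,
\]
a power series with bounded coefficients. This proves (i). Since $P(0,w)=1$, the case $h\in I$, $n=0$ of \eqref{eq:vanish} is (iii). Finally, by (i) with $h=1$, the total mass $\nu_\lambda(X)$ is a holomorphic function of $\lambda$; it is real, hence constant, and it equals $\rho(X)=1$ at $\lambda=m$.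
\end{proof}

\begin{remark}\label{rem:ideal}
The hypotheses that $I$ is an ideal and that $\varphi$ is multiplicative are used only in Step~2, and $m<1$ is needed for $P(m,\cdot)$ to make sense. The lemma fails if $I$ is only a linear subspace. Let $X=\overline{\mathbb D}$, let $B$ be the polynomials in $x$, $\varphi(h)=h(0)$, and $I=\mathbb C\cdot(1+x)$, so that $m=1/2$. If a family as in the lemma existed, $u(\lambda)=\int x\,d\nu_\lambda$ would be holomorphic with $|u|\le1$ and $u(0)=-1$ by (iii). Then $u\equiv-1$, whereas $u(r)=0$ by (ii).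
\end{remark}

\section{Contractions from $H^\infty(G)$ to $H^\infty(\mathbb D)$}\label{sec:dual}

Let $G\subset\mathbb C^n$ be a domain, $A\subset G$ nonempty, $p:A\to\{1,2,\dots\}$, and
\[
I_p:=\{h\in H^\infty(G):\operatorname{ord}_ah\ge p(a)\text{ for all }a\in A\}.
\]
By the Leibniz rule, $I_p$ is an ideal of $H^\infty(G)$. For $p\equiv1$ we write $I_A=\{h:h|_A=0\}$. We first check that $\boldsymbol m_G(p,z)$ is the number $m$ of Lemma~\ref{lem:key} and that it is less than $1$.

\begin{lemma}\label{lem:less}
For every $z\in G$ we have $\boldsymbol m_G(p,z)=\max\{|h(z)|:h\in I_p,\ \|h\|\le1\}<1$.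
\end{lemma}

\begin{proof}
Let $h\in I_p$, $\|h\|\le1$. If $|h|=1$ at some point, then $h$ is a unimodular constant by the maximum principle on the connected set $G$; this is impossible, because $h$ vanishes on $A\ne\varnothing$. So $h$ maps $G$ into $\mathbb D$, and the competitors in the definition of $\boldsymbol m_G(p,z)$ are exactly the elements of the closed unit ball of $I_p$. Take $h_k$ in this ball with $|h_k(z)|\to\boldsymbol m_G(p,z)$. By Montel's theorem a subsequence converges locally uniformly to a holomorphic function $h$ with $|h|\le1$. All derivatives converge as well, so $h\in I_p$. Hence $\boldsymbol m_G(p,z)=|h(z)|<1$.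
\end{proof}

To apply Lemma~\ref{lem:key} we must realize $H^\infty(G)$ as an algebra of continuous functions on a compact space. Recall the Stone--\v{C}ech compactification: there is a compact Hausdorff space $\beta G$ containing $G$ as a dense subspace such that every bounded continuous function $h:G\to\mathbb C$ extends to a continuous function $\widehat h$ on $\beta G$. By density the extension is unique, and $h\mapsto\widehat h$ is linear, multiplicative and isometric.

\begin{proposition}\label{prop:T}
Let $z\in G$ and $\boldsymbol m_G(p,z)\le r<1$, $r>0$. Then there is a linear map $T:H^\infty(G)\to H^\infty(\mathbb D)$ with $T1=1$ and $\|Th\|\le\|h\|$ such that $(Th)(r)=h(z)$ for all $h\in H^\infty(G)$, and $(Th)(0)=0$ for all $h\in I_p$.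
\end{proposition}

\begin{proof}
Apply Lemma~\ref{lem:key} to $X=\beta G$, $B=\{\widehat h:h\in H^\infty(G)\}$, $\varphi(\widehat h)=h(z)$ and $I=\{\widehat h:h\in I_p\}$; by Lemma~\ref{lem:less}, $m=\boldsymbol m_G(p,z)$. Put $(Th)(\lambda)=\int\widehat h\,d\nu_\lambda$. It is holomorphic by (i). Since the $\nu_\lambda$ are probability measures, $T1=1$ and $\|Th\|\le\|h\|$. The values at $r$ and $0$ are given by (ii) and (iii).
\end{proof}

\begin{remark}
The points added to $G$ carry all the mass. Suppose $m>0$, and let $f\in I_p$ be extremal, with $\|f\|\le1$ and $f(z)=m$. Taking $f_k=\widehat f$ in Step~1 of the proof of Lemma~\ref{lem:key} shows that $w=\widehat f$ almost everywhere for $\rho$. So the measures $\nu_\lambda$ constructed there live on the closed set $\{|\widehat f|=1\}$, which does not meet $G$, and $w$ is the boundary value of the extremal function.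
\end{remark}

\begin{proof}[Proof of Theorem~\ref{thm:dual}]
Suppose $T$ exists for some $r\in[0,1)$, and let $h\in\mathcal O(G,\mathbb D)$ vanish on $A$. Then $Th$ is bounded by $1$ and vanishes at $0$, so $|h(z)|=|(Th)(r)|\le r$ by the Schwarz lemma. Hence $\boldsymbol m_G(A,z)\le r$.

Conversely, let $r=\boldsymbol m_G(A,z)$, which lies in $[0,1)$ by Lemma~\ref{lem:less}. If $r>0$, Proposition~\ref{prop:T} with $p\equiv1$ provides $T$. If $r=0$, let $Th$ be the constant function $h(z)$; by Lemma~\ref{lem:less}, $h(z)=0$ for all $h\in I_A$, so both conditions at $0$ hold.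

Let $A$ be finite, and let $E:H^\infty(G)\to\mathbb C^A$ be the map $h\mapsto(h(a))_{a\in A}$, whose kernel is $I_A$. If the functional $h\mapsto(Th)(0)$ vanishes on $I_A$, it has the form $L\circ E$ for a linear functional $L$ on the range of $E$. Extending $L$ to $\mathbb C^A$ gives $(Th)(0)=\sum_{a\in A}c_ah(a)$. Conversely, a functional of this form vanishes on $I_A$.
\end{proof}

\section{Products}\label{sec:products}

We want to apply the operator of Proposition~\ref{prop:T} in one variable of a function on a product. An abstract operator $T$ is continuous only for the sup norm, so it is not automatic that the result is holomorphic in the other variables. The boundedness of $f$ on the whole product supplies what is needed: it makes the Taylor series in the other variables converge in the norm of $H^\infty(G)$.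

\begin{lemma}\label{lem:slice}
Let $G\subset\mathbb C^n$ and $G'\subset\mathbb C^{n'}$ be domains, $T:H^\infty(G)\to H^\infty(\mathbb D)$ a bounded linear map, and $f\in H^\infty(G\times G')$. Then
\[
g(\lambda,y):=\bigl(Tf(\cdot,y)\bigr)(\lambda)
\]
is holomorphic on $\mathbb D\times G'$ and $\|g\|\le\|T\|\,\|f\|$. Moreover, for every $b\in G'$ and every multi-index $\gamma$, the function $\partial_y^\gamma f(\cdot,b)$ belongs to $H^\infty(G)$ and
\begin{equation}\label{eq:commute}
\partial_y^\gamma g(\lambda,b)=\bigl(T\,\partial_y^\gamma f(\cdot,b)\bigr)(\lambda).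
\end{equation}
\end{lemma}

\begin{proof}
The bound holds because $\|f(\cdot,y)\|\le\|f\|$ for every $y$. Fix $b\in G'$ and $\delta>0$ such that the closed polydisc with center $b$ and radii $\delta$ lies in $G'$. The functions $c_\gamma(x)=\partial_y^\gamma f(x,b)/\gamma!$ are holomorphic on $G$, and the Cauchy estimates give $|c_\gamma(x)|\le\|f\|\delta^{-|\gamma|}$ for all $x\in G$. Let $0<\theta<1$. If $|y_i-b_i|\le\theta\delta$ for all $i$, then
\[
\sum_\gamma\|c_\gamma\|\,|(y-b)^\gamma|\le\|f\|\sum_\gamma\theta^{|\gamma|}=\|f\|(1-\theta)^{-n'},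
\]
so the Taylor series $f(\cdot,y)=\sum_\gamma c_\gamma\,(y-b)^\gamma$ converges in the norm of $H^\infty(G)$. Applying $T$, we obtain $g(\lambda,y)=\sum_\gamma(Tc_\gamma)(\lambda)\,(y-b)^\gamma$, and this series converges uniformly for $\lambda\in\mathbb D$ and $|y_i-b_i|\le\theta\delta$. Its terms are holomorphic in $(\lambda,y)$, so $g$ is holomorphic near $\mathbb D\times\{b\}$. Comparing Taylor coefficients in $y$ at $b$ gives \eqref{eq:commute}.
\end{proof}

The order of the variables plays no role, so the lemma applies to any one factor of a finite product. A bounded functional $L$, as in Section~\ref{sec:intro}, is the case where $Th$ is the constant $L(h)$.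

\begin{proof}[Proof of Theorem~\ref{thm:product}]
The inequality ``$\ge$'' was proved in Section~\ref{sec:intro}. Let $f\in\mathcal O(G_1\times G_2,\mathbb D)$ vanish on $A_1\times A_2$, and let $M=\max_j\boldsymbol m_{G_j}(A_j,z_j)$, which is less than $1$ by Lemma~\ref{lem:less}. Fix $r>0$ with $M\le r<1$, and let $T_1,T_2$ be the operators of Proposition~\ref{prop:T} for $(G_j,A_j,z_j)$, $p\equiv1$ and this common value of $r$. Put
\[
g(\lambda_1,y)=\bigl(T_1f(\cdot,y)\bigr)(\lambda_1),\qquad F(\lambda_1,\lambda_2)=\bigl(T_2\,g(\lambda_1,\cdot)\bigr)(\lambda_2).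
\]
By Lemma~\ref{lem:slice}, applied twice, $g$ is holomorphic on $\mathbb D\times G_2$, $F$ is holomorphic on $\mathbb D^2$, and both are bounded by $1$. At $r$ the operators are point evaluations, so $F(r,r)=g(r,z_2)=f(z_1,z_2)$. For $b\in A_2$ the function $f(\cdot,b)$ vanishes on $A_1$, so $g(0,b)=0$. Thus $g(0,\cdot)$ vanishes on $A_2$, and $F(0,0)=0$. The Schwarz lemma applied to $\lambda\mapsto F(\lambda,\lambda)$ gives $|f(z_1,z_2)|=|F(r,r)|\le r$. Taking $r=M$ if $M>0$, and letting $r\downarrow0$ if $M=0$, we get $|f(z_1,z_2)|\le M$.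
\end{proof}

\begin{remark}
That $f$ vanishes on the full product $A_1\times A_2$ is used only for $F(0,0)=0$. A smaller set with the same projections does not suffice: $f(x,y)=(x-y)/2$ vanishes at $(a,a)$ and $(-a,-a)$, but $f(a,-a)=a\ne0$, while $\boldsymbol m_{\mathbb D}(\{a,-a\},\pm a)=0$.
\end{remark}

For Theorem~\ref{thm:multi} the construction is iterated. The new point is that the vanishing of derivatives must be passed from one stage to the next, and this is what \eqref{eq:commute} does.

\begin{proof}[Proof of Theorem~\ref{thm:multi}]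
``$\ge$''. Let $h\in\mathcal O(G_j,\mathbb D)$ satisfy $\operatorname{ord}_ah\ge p_j(a)$ for all $a\in A_j$, and let $f(x)=h(x_j)$. The derivative in \eqref{eq:F} is $0$ if $\alpha_i\ne0$ for some $i\ne j$, and otherwise it equals $\partial^{\alpha_j}h(a_j)=0$. So $f\in\mathcal F(p_1,\dots,p_N)$.

``$\le$''. Let $f\in\mathcal F(p_1,\dots,p_N)$ and $M=\max_j\boldsymbol m_{G_j}(p_j,z_j)<1$. Fix $r>0$ with $M\le r<1$, and let $T_j$ be the operator of Proposition~\ref{prop:T} for $(G_j,p_j,z_j)$ and $r$. Put $f_0=f$, and for $1\le j\le N$ let $f_j$ be obtained from $f_{j-1}$ by applying $T_j$ in the variable $x_j$: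
\[
f_j(\lambda_1,\dots,\lambda_j,x_{j+1},\dots,x_N)=\bigl(T_j\,f_{j-1}(\lambda_1,\dots,\lambda_{j-1},\,\cdot\,,x_{j+1},\dots,x_N)\bigr)(\lambda_j).
\]
By Lemma~\ref{lem:slice} and induction, $f_j$ is holomorphic on $\mathbb D^j\times G_{j+1}\times\dots\times G_N$ and bounded by $1$. Let $F=f_N$, a function on $\mathbb D^N$. Since $(T_jh)(r)=h(z_j)$,
\[
f_j(r,\dots,r,z_{j+1},\dots,z_N)=f_{j-1}(r,\dots,r,z_j,z_{j+1},\dots,z_N),\qquad1\le j\le N,
\]
and chaining these equalities gives $F(r,\dots,r)=f(z)$.

We show by induction on $j$, $0\le j\le N$, that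
\begin{equation}\label{eq:induct}
\partial_{x_{j+1}}^{\alpha_{j+1}}\cdots\partial_{x_N}^{\alpha_N}f_j(0,\dots,0,a_{j+1},\dots,a_N)=0\quad\text{whenever }a_i\in A_i,\ |\alpha_i|<p_i(a_i),\ j<i\le N .
\end{equation}
For $j=0$ this is \eqref{eq:F}. Assume it for $j-1$, fix $a_i$ and $\alpha_i$ for $i>j$ as in \eqref{eq:induct}, and let
\[
u(x_j)=\partial_{x_{j+1}}^{\alpha_{j+1}}\cdots\partial_{x_N}^{\alpha_N}f_{j-1}(0,\dots,0,x_j,a_{j+1},\dots,a_N),\qquad x_j\in G_j .
\]
By Lemma~\ref{lem:slice}, $u\in H^\infty(G_j)$, and by \eqref{eq:commute} the left side of \eqref{eq:induct} equals $(T_ju)(0)$. The induction hypothesis says that $\partial^{\alpha_j}u(a_j)=0$ for all $a_j\in A_j$ and $|\alpha_j|<p_j(a_j)$, that is, $u\in I_{p_j}$. Hence $(T_ju)(0)=0$, which completes the induction.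

For $j=N$, \eqref{eq:induct} reads $F(0,\dots,0)=0$. The Schwarz lemma applied to $\lambda\mapsto F(\lambda,\dots,\lambda)$ gives $|f(z)|\le r$, and $|f(z)|\le M$ follows by the same choice of $r$ as in the proof of Theorem~\ref{thm:product}. For $p_j\equiv1$, condition \eqref{eq:F} says that $f$ vanishes on $A_1\times\dots\times A_N$, which gives the last assertion.
\end{proof}
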